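# Tight polyhedral embeddings of $(k-1)$-connected $2k$-manifolds

Throughout, $k\ge 1$ is an integer, manifolds are closed topological manifolds, $S_*$ denotes singular chains, and a binomial coefficient with negative lower index is $0$. A closed half-space is a set $\{\ell\le c\}$ with $\ell$ a nonconstant affine function.

## 1. Tight embeddings, Euler manifolds and Hamiltonian subcomplexes

**Definition 1.1.** A polyhedral embedding $f\colon M\to E^d$ of a compact connected manifold is an embedding whose image is a compact polyhedron (a finite union of convex polytopes). Fix a field $F$. The embedding is *tight* (over $F$) if for every closed half-space $h\subset E^d$ the map $H_*(f^{-1}(h);F)\to H_*(M;F)$ is injective. It *spans* $E^d$ if $f(M)$ lies in no hyperplane. We identify $M$ with $f(M)$, so that $f^{-1}(h)=M\cap h$.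

**Example 1.2.** Let $M=\partial Q$ for a convex $(n+1)$-polytope $Q\subset E^{n+1}$. For a closed half-space $h$, the set $M\cap h$ is empty, or all of $M$, or a face of $Q$, or the boundary of the polytope $Q\cap h$ minus the relative interior of the facet $Q\cap\partial h$. In the last two cases it is contractible, so $M$ is tight. On the other hand, let $M$ be the boundary of the U-shaped solid $([0,3]\times[0,1]\times[0,2])\setminus((1,2)\times[0,1]\times(1,2])$. The half-space $\{z\ge 3/2\}$ meets this polyhedral $2$-sphere in two components, so $H_0$ is not injected and $M$ is not tight.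

The next lemma is elementary and will be used several times.

**Lemma 1.3 (barycentric retraction).** Let $Z$ be a finite simplicial complex linearly realized in a Euclidean space, $\ell$ an affine function, and $A$ the set of vertices of $Z$ with $\ell\le c$. Let $c'\ge c$ be such that $\ell>c'$ at every vertex outside $A$. Then $Z\cap\{\ell\le c'\}$ deformation retracts onto the full subcomplex $Z[A]$ on the vertex set $A$.

*Proof.* Let $x\in Z$ with $\ell(x)\le c'$. The barycentric coordinates of $x$ (in the smallest simplex containing it) have positive total weight on $A$, since otherwise $\ell(x)$ would be an average of numbers $>c'$. Let $x_A$ be the point obtained by keeping the coordinates on $A$ and rescaling their sum to $1$. The segment $[x,x_A]$ stays in every simplex containing $x$, and in $\{\ell\le c'\}$ because both ends do ($\ell(x_A)\le c\le c'$). Moving $x$ along $[x,x_A]$ is continuous and fixes $Z[A]$, and $x_A\in Z[A]$. $\square$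

We shall use Poincaré–Alexander–Lefschetz duality in this form: for a closed $n$-manifold $M$ that is orientable over a field $\mathbb K$ and a compact polyhedron $X\subset M$ (with $M$ itself a polyhedron), $H_i(M,M\setminus X;\mathbb K)\cong H^{n-i}(X;\mathbb K)$ and $H_i(M\setminus X;\mathbb K)\cong H^{n-i}(M,X;\mathbb K)$.

**Lemma 1.4.** Let $M\subset E^d$ be a polyhedral closed connected surface such that $M\cap h$ is connected or empty for every closed half-space $h$. Then $M$ is tight over $\mathbb F_2$.

*Proof.* Let $X=M\cap h$ with $\emptyset\ne X\ne M$; homology is over $\mathbb F_2$. The set $M\setminus X$ is an increasing union of sets $M\cap h'$ with closed half-spaces $h'$, so it is connected, and it is nonempty. Duality gives $H^2(X)\cong H_0(M,M\setminus X)=0$ and $H^2(M,X)\cong H_0(M\setminus X)=\mathbb F_2$. Hence $H_2(X)=0$ and $H_2(M,X)=\mathbb F_2$. So $H_2(M)=\mathbb F_2\to H_2(M,X)=\mathbb F_2$ is injective, hence an isomorphism, the connecting map $H_2(M,X)\to H_1(X)$ is $0$, and $H_1(X)\to H_1(M)$ is injective. On $H_0$ injectivity holds because $X$ is connected, on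 $H_2$ because $H_2(X)=0$. $\square$

**Example 1.5 (a projective plane in $E^5$).** Take the vertices $\infty,0,1,2,3,4$ of a $5$-simplex in $E^5$ and the ten triangles $\{\infty,i,i+1\}$, $\{i,i+1,i+3\}$, $i$ modulo $5$. The edge $\{\infty,i\}$ lies in $\{\infty,i,i+1\}$ and $\{\infty,i-1,i\}$. The edge $\{i,i+1\}$ lies in $\{\infty,i,i+1\}$ and $\{i,i+1,i+3\}$. The edge $\{i,i+2\}$ lies in $\{i-1,i,i+2\}$ and $\{i+2,i+3,i\}$. So all $15$ edges occur, each in exactly two triangles. The link of $\infty$ is the cycle $01234$, and the link of $0$ is the cycle $\infty,1,3,2,4$; by the symmetry $i\mapsto i+1$ all vertex links are $5$-cycles. We have a closed connected surface with $\chi=6-15+10=1$, a projective plane. It spans $E^5$. By Lemma 1.3 (with $c'=c$), $M\cap\{\ell\le c\}$ retracts onto the full subcomplex on some vertex set $A$, which contains all edges on $A$ and so is connected or empty. By Lemma 1.4, $M$ is tight over $\mathbb F_2$.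

**Definition 1.6.** A manifold $M$ is *$(k-1)$-connected* if it is connected and $\pi_i(M)=0$ for $1\le i\le k-1$.

For $k=1$ this only means connected. For $k=2$, the product $S^2\times S^2$ is $1$-connected, with $\chi=4$.

**Definition 1.7.** An *Euler $n$-manifold* is a pure $n$-dimensional simplicial complex in which, for every $i$-simplex $\sigma$ ($0\le i\le n$), $\chi(\mathrm{lk}\,\sigma)=1+(-1)^{n-i-1}$.

In Example 1.5 ($n=2$) a vertex link is a circle ($\chi=0$), an edge link is two points ($\chi=2$), and the link of a triangle is empty ($\chi=0$), as required. Every combinatorial $n$-manifold is an Euler $n$-manifold.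

**Definition 1.8.** Let $P$ be a simplicial $d$-polytope. A $2k$-dimensional complex $M\subset P$ is *$k$-Hamiltonian* if it is a subcomplex of the boundary complex of $P$ and contains the full $k$-skeleton of $P$.

Example 1.5 is $1$-Hamiltonian in the $5$-simplex: all $15$ edges are present. We quote the following.

**Known result 4.5.** *Let $P$ be a simplicial $d$-polytope and $M\subset P$ a $k$-Hamiltonian $2k$-dimensional Euler manifold, $d\ge 2k+2$. Then*
$$\binom{d-k-1}{k+1}\le(-1)^k\binom{2k+1}{k+1}\bigl(\chi(M)-2\bigr),\tag{1.1}$$
*with equality if and only if $P$ is a simplex.*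

In Example 1.5, $k=1$ and $d=5$: the two sides are $\binom32=3$ and $3(2-1)=3$.

The question is whether one can drop the combinatorial structure. A tight manifold need not be a subcomplex of anything, and its convex hull need not be simplicial. **Conjecture A** says that (1.1) still holds for every tight polyhedral embedding of a $(k-1)$-connected closed $2k$-manifold $M$ into $E^d$, $d\ge 2k+2$, whose image spans $E^d$, and that equality occurs only if the image is a subcomplex of the boundary of a $d$-simplex. For $k=1$ the inequality $\binom{d-2}{2}\le 3(2-\chi(M))$ is known for arbitrary tight polyhedral surfaces in $E^d$. We prove that Conjecture A is true. Write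
$$P=\operatorname{conv}M,\qquad m=d-2k-1\ge1,\qquad b=b_k(M;\mathbb F_2)=\dim H_k(M;\mathbb F_2).$$

**Theorem 1.9.** Let $M^{2k}$ be closed, $(k-1)$-connected and tightly polyhedrally embedded in $E^d$, $d\ge2k+2$, spanning $E^d$ (any coefficient field $F$). Then $b=(-1)^k(\chi(M)-2)$ and:

(a) $\binom{d-k-1}{k+1}\le\binom{2k+1}{k+1}\,b$.

(b) Equality holds in (a) if and only if $M$ is a subcomplex of the boundary complex of a $d$-simplex.

(c) If $P$ is not a simplex, then $\binom{d-k}{k+1}-2\binom{d-k-2}{k-1}+\binom{d-k-4}{k-3}\le\binom{2k+1}{k+1}b$, and the inequality in (a) is strict.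

**Theorem 1.10.** Let $M$ be a closed connected $2k$-manifold and $n\ge2k+2$. If there is a continuous map $|\mathrm{Skel}_k\Delta^n|\to M$ sending disjoint simplices to disjoint sets, then $\binom{n-k-1}{k+1}\le\binom{2k+1}{k+1}b_k(M;\mathbb F_2)$.

The hypothesis $d\ge2k+2$ matters for the equality clause. For $d=2k+1$ the boundary of any $(2k+1)$-polytope is a tight $2k$-sphere (Example 1.2), and both sides of (a) are $0$.

## 2. Low-dimensional faces of the convex hull, and the surface case by counting

**Lemma 2.1.** For $M$ as in Theorem 1.9, $\chi(M)=2+(-1)^kb$. If $k\ge2$, then $M$ is orientable, and $H_i(M;\mathbb Z)$ is $0$ for $i\ne0,k,2k$ and free of rank $b$ for $i=k$.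

*Proof.* For $k=1$, compute with $\mathbb F_2$: $\chi=1-b+1$. Let $k\ge2$. Then $M$ is simply connected, hence orientable, and $H_i(M;\mathbb Z)=0$ for $1\le i\le k-1$ by Hurewicz. By Poincaré duality and universal coefficients, $H_{2k-i}(M;\mathbb Z)\cong H^i(M;\mathbb Z)\cong\mathrm{Hom}(H_i,\mathbb Z)\oplus\mathrm{Ext}(H_{i-1},\mathbb Z)$. This is $0$ for $1\le i\le k-1$. For $i=k$ it equals $\mathrm{Hom}(H_k(M;\mathbb Z),\mathbb Z)$, which is free, and its rank is $b$ because $H_k(M;\mathbb F_2)=H_k(M;\mathbb Z)\otimes\mathbb F_2$. $\square$

The next lemma is the only way in which tightness enters the proof of the inequality.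

**Lemma 2.2.** $M$ contains every face of $P$ of dimension $\le k$.

*Proof.* The vertices of $\operatorname{conv}M$ lie in $M$. Proceed by induction on dimension: let $G$ be a $j$-face, $1\le j\le k$, with $\partial G\subset M$. Choose a closed half-space $h$ with $P\cap h=G$. Then $M\cap h=M\cap G$, so by tightness $\tilde H_{j-1}(M\cap G;F)$ injects into $\tilde H_{j-1}(M;F)$, which is $0$ since $j-1\le k-1$. Suppose some $x\in\operatorname{relint}G$ is not in $M$. Then $\partial G\subset M\cap G\subset G\setminus x$, and $\partial G\hookrightarrow G\setminus x$ is a homotopy equivalence. So $\tilde H_{j-1}(\partial G;F)\cong F$ injects into $\tilde H_{j-1}(M\cap G;F)=0$, a contradiction. $\square$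

Now try $k=1$ when $P$ is a simplex. By Lemma 2.2, $M$ contains the complete graph on $V=d+1\ge5$ vertices, with $E=\binom{d+1}2$ edges. Cut $M$ along this graph into compact surfaces with boundary $F_1,\dots,F_f$. Each has nonempty boundary, so $\chi(F_i)\le1$, and $\chi(M)=V-E+\sum\chi(F_i)\le V-E+f$. A boundary curve of an $F_i$ is a closed walk in the graph. Its length is at least $3$: there are no loops or double edges, and walking an edge forth and back with nothing else would force its ends to have degree $1$. The walks use $2E$ edge sides in total, so $3f\le 2E$, whence $E\le3(V-\chi(M))$. This says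
$$3(2-\chi(M))\ge\tfrac12d(d+1)-3(d+1)+6=\tfrac12(d-2)(d-3)=\binom{d-2}2 .$$

For $k\ge2$ the natural plan is the same: put the $k$-skeleton $K$ of $P$ into $M$ and count the pieces of $M\setminus K$. This is where the plan stops. We have $H_1(M,M\setminus K;\mathbb F_2)\cong H^{2k-1}(K;\mathbb F_2)=0$ because $2k-1>k=\dim K$, so $\tilde H_0(M\setminus K)$ injects into $\tilde H_0(M)=0$. The complement is a single piece, and there is nothing to count. For $k=1$ the group in question was $H^1$ of the graph, which is exactly what produced the faces.

## 3. From counting cells to an anisotropic quadratic form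

What survives for $k\ge2$ is the disjointness of disjoint simplices of $K$ inside $M$. It is measured by an equivariant class on the pairs of disjoint simplices. In Euclidean space $\mathbb R^{2k}$ this class is a parity of crossings. In $M$ it is expressed by the intersection form on $H_k(M;\mathbb F_2)$, because it is pulled back from the class of the diagonal. Evaluated on one cycle it gives one bit: it shows that $b\ge1$ as soon as $d\ge2k+2$ (Example 5.3), but no more, since over $\mathbb F_2$ a linear functional on cycles vanishes on a subspace of codimension one.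

To get many independent conditions we evaluate on a family of cycles $z(\lambda)$ with coefficients in a large field $L$ of characteristic $2$. The parameter $\lambda$ ranges over a vector space whose dimension is the left side of (a), and $z(\lambda)$ is quadratic in $\lambda$. The value $E(\lambda)$ turns out to have two descriptions. Computed from crossings, it is $\sum c_\alpha^2Q_\alpha$ with $Q_\alpha$ linearly independent over $L^2$, so it vanishes only at $\lambda=0$. Computed from the intersection form of $M$, it is a quadratic expression in $b$ vectors of $\Lambda^{k+1}L^{2k+2}$, and it vanishes when these lie in $e_1\wedge\Lambda^kL^{2k+2}$, a subspace of codimension $\binom{2k+1}{k+1}$. So $\lambda$ is determined by $b\binom{2k+1}{k+1}$ linear coordinates. That is the inequality.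

Two further matters need attention. The polytope $P$ need not be a simplex, so we transfer the skeleton of a simplex into that of $P$ at chain level (Section 4). For equality we must recover the position of $M$ from its homology (Sections 9–11): there the injectivity above becomes an isomorphism, which determines the Euler characteristic of every generic half-space section, and an inversion of Euler integrals over hyperplanes finishes the argument.

## 4. Moving the skeleton of one polytope into that of another

For a polytope $Q$, let $Q^{(k)}$ be the $k$-skeleton of the complex of all nonempty faces of $Q$ (including $Q$ itself if $\dim Q\le k$). Let $C_*(Q^{(k)})$ be its cellular $\mathbb F_2$-chain complex; the boundary of a face is the sum of its facets. If two subcomplexes of the face complex have a common point, then the smallest face containing it belongs to both. So two subcomplexes are disjoint as point sets if and only if they have no common vertex.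

**Definition 4.1.** Write $Q\preceq P$ if there are subcomplexes $\phi(F)\subset P^{(k)}$ for the faces $F$ of $Q^{(k)}$, and a chain map $\Theta\colon C_*(Q^{(k)})\to C_*(P^{(k)})$ sending each vertex to a single vertex, such that $\Theta(F)\in C_*(\phi(F))$, and $F\cap F'=\emptyset$ implies $\phi(F)\cap\phi(F')=\emptyset$.

**Example 4.2.** A triangle $xyz$ satisfies $xyz\preceq$ square $x_1x_2x_3x_4$. Put $\phi(x)=x_1$, $\phi(y)=x_2$, $\phi(z)=x_4$, $\phi(xy)=x_1x_2$, $\phi(xz)=x_1x_4$, $\phi(yz)=$ the path $x_2x_3x_4$, and, if $k\ge2$, $\phi(xyz)=$ the whole square. Let $\Theta$ send each face to the sum of the faces of the same dimension in its carrier; this is a chain map. The disjoint pairs of faces of the triangle are the three pairs of distinct vertices and the three pairs of a vertex and its opposite edge. Distinct vertices have distinct vertices as carriers. For the other pairs, $x_1$ is not on $x_2x_3x_4$, $x_2$ is not on $x_1x_4$, and $x_4$ is not on $x_1x_2$.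

The next lemma collects the formal rules, so that only carriers have to be specified later.

**Lemma 4.3.**

(Existence) Suppose $F\mapsto\phi(F)\subset P^{(k)}$ is monotone, with $\phi(F)\ne\emptyset$ and $\tilde H_i(\phi(F);\mathbb F_2)=0$ for all $i<\dim F$, and disjoint faces have disjoint carriers. Then $Q\preceq P$.

(Transitivity) $Q\preceq Q'\preceq P$ implies $Q\preceq P$.

(Pyramids) $Q\preceq P$ implies $\mathrm{Pyr}\,Q\preceq\mathrm{Pyr}\,P$.

*Proof.* Existence: let $\Theta(v)$ be a vertex of $\phi(v)$. If $\Theta$ is defined below dimension $j=\dim F\ge1$, then $\Theta(\partial F)$ is a $(j-1)$-cycle in $\phi(F)$ by monotonicity, of augmentation $0$ if $j=1$. It bounds in $\phi(F)$ because $\tilde H_{j-1}(\phi(F))=0$. Let $\Theta(F)$ be a chain in $\phi(F)$ with this boundary.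

Transitivity: let $(\phi',\Theta')$ and $(\phi,\Theta)$ be the data for $Q\preceq Q'$ and $Q'\preceq P$. Use $\Theta\Theta'$ and $F\mapsto\bigcup_{F'\in\phi'(F)}\phi(F')$. If $F\cap G=\emptyset$, then the complexes $\phi'(F)$ and $\phi'(G)$ are disjoint, so all $F'\in\phi'(F)$ and $G'\in\phi'(G)$ are disjoint, and so are $\phi(F')$ and $\phi(G')$.

Pyramids: let $g$ denote both apices. Keep $\Theta,\phi$ on $Q$ and put $\Theta(g)=g$, $\phi(g)=g$, $\Theta(g*f)=g*\Theta(f)$, $\phi(g*f)=(g*\phi(f))^{(k)}$. For a chain $x$ of positive dimension $\partial(g*x)=x+g*\partial x$, and for a vertex $x$, $\partial(g*x)=x+g$. Since vertices go to single vertices, $\Theta$ is a chain map. The disjoint pairs are $(f,f')$ with $f\cap f'=\emptyset$, $(g,f')$, and $(g*f,f')$ with $f\cap f'=\emptyset$. In each case the carriers are disjoint, because the faces of $g*\phi(f)$ not containing $g$ are those of $\phi(f)$. $\square$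

The next three lemmas provide the moves.

**Lemma 4.4 (vertex figures).** $\mathrm{Pyr}(P/v)\preceq P$ for every vertex $v$ of a polytope $P$ with $\dim P\ge1$.

*Proof.* Let $P/v=P\cap H$, where the hyperplane $H$ strictly separates $v$ from the other vertices. A face $f$ of $P/v$ is $F\cap H$ for a unique face $F\ni v$ with $\dim F=\dim f+1$. Let $F^-$ be the complex of faces of $F$ not containing $v$, and let $\hat v$ be the apex of the pyramid. Put $\phi(\hat v)=v$, $\phi(\hat v*f)=F$ (with all its faces), $\phi(f)=F^-$. The dimensions are at most $k$: $\dim F=\dim(\hat v*f)$ and $\dim F^-\le\dim f$. The assignment is monotone.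

Acyclicity: we show that radial projection from $v$ is a homeomorphism $|F^-|\to F\cap H$, so that $F^-$ is contractible. A point $z\in|F^-|$ is a convex combination of vertices other than $v$, so it lies strictly beyond $H$, and the segment $[v,z]\subset F$ crosses $H$ in one point. The map is therefore defined and continuous. Consider the ray from $v$ through a point of $F\cap H$; it meets $F$ in a segment $[v,y]$. A point $z$ of $|F^-|$ on this ray cannot lie strictly between $v$ and $y$, since every face containing such a $z$ would contain $v$; so $z=y$ and the map is injective. Conversely the smallest face of $F$ containing $y$ misses $v$, since otherwise $[v,y]$ could be prolonged beyond $y$ inside that face. So $y\in|F^-|$ and the map is surjective. A continuous bijection of compact Hausdorff spaces is a homeomorphism. The remaining carriers $v$ and $F$ are contractible too.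

Disjointness: if $f\cap f'=\emptyset$, then $F\cap F'$ is a face containing $v$ and not meeting $H$, so it is $\{v\}$. Since $v\notin|F^-|$ and $v\notin|F'^-|$, we get $F^-\cap F'^-=\emptyset$ and $F\cap F'^-=\emptyset$. Also $v\notin|F'^-|$ handles the pair $(\hat v,f')$. Lemma 4.3 (Existence) applies. $\square$

**Lemma 4.5 (facets).** $\mathrm{Pyr}(G)\preceq P$ for every facet $G$ of a polytope $P$ with $\dim P\ge1$.

*Proof.* Let $V(\cdot)$ denote vertex sets, and for $U\subset V(P)$ let $P[U]$ be the complex of proper faces of $P$ with all vertices in $U$. Let $g$ be the apex. For faces $f$ of $G$ put $\phi(f)=f$ with all its faces. For $f\ne G$ a face of $G$ or $\emptyset$ (with $g*\emptyset=g$) put $\phi(g*f)=P[U_f]^{(k)}$, where $U_f=(V(P)\setminus V(G))\cup V(f)$. Finally $\phi(g*G)=P^{(k)}$, which is needed only if $\dim P\le k$, when it is contractible. This is monotone.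

Disjointness: if $f,f'$ are disjoint faces of $G$ (with $f=\emptyset$ allowed), then $V(f')\cap U_f=\emptyset$, so $f'$ and $P[U_f]$ have no common vertex and are disjoint. Pairs $(f,f')$ are clear, and $g*G$ meets every face.

Acyclicity: we show that $P[U_f]$ is contractible for $f\ne G$; then its $k$-skeleton is acyclic in degrees $<k$ and nonempty, which suffices. First we separate $U_f$ from the other vertices. Let $\eta$ be affine with $\eta=0$ on $G$ and $\eta>0$ on the other vertices. If $f\ne\emptyset$, let $\zeta$ be affine with $\zeta=0$ on $f$ and $\zeta>0$ on $V(G)\setminus V(f)$, and put $\ell=N\eta-\zeta+\varepsilon$. If $f=\emptyset$, put $\ell=N\eta-1$. For small $\varepsilon>0$ and then large $N$ we have $\ell>0$ on $U_f$ and $\ell<0$ on $V(P)\setminus U_f$, and both sets are nonempty.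

Call a face $F$ of $P$ (including $P$) mixed if it has vertices on both sides of $\ell=0$. For mixed $F$ the polytope $R_F=F\cap\{\ell\ge0\}$ has dimension $\dim F$ and facet $D=F\cap\{\ell=0\}$, and the union of its other facets is $\partial F\cap\{\ell\ge0\}$. Choose a point $y\in\operatorname{aff}F$ slightly beyond $D$, so that $\ell(y)<0$ while all other facet inequalities of $R_F$ hold strictly at $y$. Send $x\in R_F$ to the point where the ray from $y$ through $x$ leaves $R_F$. Along the ray $\ell$ increases, so the exit point lies in a facet other than $D$; and if $x$ lies in a facet $\neq D$ with inequality $a\ge0$, then $a(y)>0=a(x)$, so the ray leaves at $x$. Moving along the rays is a deformation retraction of $R_F$ onto $\partial F\cap\{\ell\ge0\}$.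

Now start with the convex set $P\cap\{\ell\ge0\}$ and treat the mixed faces in order of nonincreasing dimension, beginning with $P$. When $F$ is treated, all faces properly containing $F$ are mixed and already treated. So the current space is the union of the closed set $R_F$ and the closed set formed by the other remaining faces cut with $\{\ell\ge0\}$, and these meet in $\partial F\cap\{\ell\ge0\}$. The retraction of $R_F$ extends by the identity. At the end exactly the faces with all vertices in $U_f$ remain. So $P[U_f]$ is a deformation retract of a convex set. $\square$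

**Lemma 4.6 (polygons).** $4$-gon $\preceq$ $p$-gon for $p\ge4$.

*Proof.* Label vertices cyclically $x_1,\dots,x_4$ and $x_1,\dots,x_p$. Put $\phi(x_j)=x_j$ for $j\le4$, $\phi(x_jx_{j+1})=x_jx_{j+1}$ for $j\le3$, $\phi(x_4x_1)=$ the path $x_4x_5\cdots x_px_1$, and, if $k\ge2$, $\phi(4\text{-gon})=p$-gon. These are contractible and monotone. Distinct vertices, vertices and edges not containing them, and opposite edges have disjoint carriers. $\square$

**Lemma 4.7.** (i) $\Delta^e\preceq P$ for every $e$-polytope $P$. (ii) If $e\ge2$ and the $e$-polytope $P$ is not a simplex, then $\mathrm{Pyr}^{e-2}(4\text{-gon})\preceq P$.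

*Proof.* (i) Induct on $e$; $e=0$ is trivial. By induction and Lemmas 4.3 and 4.4, $\Delta^e=\mathrm{Pyr}\,\Delta^{e-1}\preceq\mathrm{Pyr}(P/v)\preceq P$.

(ii) For $e=2$ this is Lemma 4.6. Let $e\ge3$. We claim that some vertex figure or some facet is not a simplex. Suppose all are simplices, and let $v$ have neighbors $w_1,\dots,w_e$ (the vertex figure has $e$ vertices). The facets at $v$ correspond to the $(e-1)$-subsets of the $w_i$ and are simplices. Since $e-1\ge2$, any two $w_i$ lie in a common simplex facet and are adjacent. So $w_i$, which has exactly $e$ neighbors, has the neighbors $v$ and the other $w_j$. As the graph of $P$ is connected, $P$ has $e+1$ vertices and is a simplex, a contradiction. Let $Q'$ be a vertex figure or facet that is not a simplex. By induction $\mathrm{Pyr}^{e-3}(4\text{-gon})\preceq Q'$, so $\mathrm{Pyr}^{e-2}(4\text{-gon})\preceq\mathrm{Pyr}\,Q'\preceq P$ by Lemmas 4.3, 4.4 and 4.5. $\square$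

## 5. Equivariant cohomology and the deleted product

Let $\mathsf G=\mathbb Z/2$ and let $W$ be a free resolution of $\mathbb F_2$ over $\mathbb F_2[\mathsf G]$. For a non-negatively graded complex $C$ of $\mathbb F_2[\mathsf G]$-modules put
$$H^*_{\mathsf G}(C)=H^*(\mathrm{Hom}_{\mathsf G}(W\otimes C,\mathbb F_2)),$$
and for $\mathsf G$-pairs of spaces use $C=S_*(X,A;\mathbb F_2)$. Forgetting equivariance gives $H^*_{\mathsf G}(C)\to H^*(C)$. For example, take $W_i=\mathbb F_2[\mathsf G]$ for all $i\ge0$ with differential $1+T$, where $T$ generates $\mathsf G$. Then $\mathrm{Hom}_{\mathsf G}(W,\mathbb F_2)$ is $\mathbb F_2$ in each degree with zero differential, and $H^*_{\mathsf G}(pt)=\mathbb F_2[t]$. If $C$ has an equivariant augmentation $C\to\mathbb F_2$, then $t^i|_C$ denotes the pullback of $t^i$. Since $\mathrm{Hom}_{\mathsf G}(W\otimes C,\mathbb F_2)=\mathrm{Hom}_{\mathsf G}(W,\mathrm{Hom}(C,\mathbb F_2))$ is exact in $C$, pairs have long exact sequences. We use three textbook facts.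

(E1) Equivariant quasi-isomorphisms induce isomorphisms of $H_{\mathsf G}^*$, since $W\otimes C$ is free and bounded below.

(E2) If $C$ is free over $\mathbb F_2[\mathsf G]$, then $W\otimes C\to C$ gives $H^*_{\mathsf G}(C)=H^*(\mathrm{Hom}_{\mathsf G}(C,\mathbb F_2))$. For a free action on a Hausdorff space this gives $H^*_{\mathsf G}(X)=H^*(X/\mathsf G;\mathbb F_2)$.

(E3) There is a spectral sequence $H^p(\mathsf G;H^q(C))\Rightarrow H_{\mathsf G}^{p+q}(C)$. So if $H_i(C)=0$ for $i<q$, then $H^i_{\mathsf G}(C)=0$ for $i<q$, and $H^q_{\mathsf G}(C)\cong H^q(C)^{\mathsf G}$ by the forgetful map.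

The class that detects crossings comes from $\mathbb R^{2k}$ with the antipodal action. By (E3), $H^{2k}_{\mathsf G}(\mathbb R^{2k},\mathbb R^{2k}\setminus0)=\mathbb F_2\epsilon$, and $\epsilon$ maps to the generator $\bar\epsilon$ of $H^{2k}(\mathbb R^{2k},\mathbb R^{2k}\setminus0;\mathbb F_2)$. Since $H^{2k}_{\mathsf G}(\mathbb R^{2k}\setminus0)=H^{2k}(\mathbb{RP}^{2k-1};\mathbb F_2)=0$, the map $\mathbb F_2\epsilon\to H^{2k}_{\mathsf G}(\mathbb R^{2k})=\mathbb F_2t^{2k}$ is onto, so
$$\epsilon\mapsto t^{2k}.\tag{5.1}$$

We also use the shuffle map $S_*(X)\otimes S_*(Y)\to S_*(X\times Y)$. On a pair of singular simplices it is the sum of the maximal simplices of the staircase triangulation of $\Delta^p\times\Delta^q$. This triangulation is symmetric under the swap, so over $\mathbb F_2$ the shuffle map commutes strictly with swapping the factors.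

**Definition 5.1.** Let $K$ be a simplicial complex of dimension $\le k$ with vertices in $[n]=\{1,\dots,n\}$. The *deleted product* complex $C_*(D_K)$ is the subcomplex of $C_*(K)\otimes C_*(K)$ ($\mathbb F_2$-coefficients) spanned by the $\sigma\otimes\tau$ with $\sigma\cap\tau=\emptyset$. The group $\mathsf G$ swaps the factors.

It is free over $\mathbb F_2[\mathsf G]$, because disjoint nonempty simplices differ, and it vanishes in degrees $>2k$. If $K$ is the boundary of the triangle $123$, then $D_K$ has the vertices $(1,2),(1,3),(2,3),(2,1),(3,1),(3,2)$, consecutive ones (cyclically) being joined by $1\otimes23$, $12\otimes3$, $2\otimes13$, $23\otimes1$, $3\otimes12$, $13\otimes2$. It is a hexagon, and the swap is its antipodal map.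

We say that disjoint $(k+1)$-sets $\sigma,\tau$ alternate in a linear order if the elements of $\sigma\cup\tau$, listed in this order, belong to $\sigma$ and $\tau$ alternately.

**Lemma 5.2.** For any linear order on $[n]$, the class $t^{2k}|_{D_K}\in H^{2k}(\mathrm{Hom}_{\mathsf G}(C_*(D_K),\mathbb F_2))$ is represented by the cochain $o$ with $o(\sigma\otimes\tau)=1$ if $|\sigma|=|\tau|=k+1$ and $\sigma,\tau$ alternate, and $o=0$ otherwise.

*Proof.* Let $g\colon|K|\to\mathbb R^{2k}$ be affine on simplices, with the vertices at points of the moment curve $s\mapsto(s,s^2,\dots,s^{2k})$ in the given order, and let $\gamma(x,y)=g(x)-g(y)$, which is equivariant for the antipodal action. Any $2k+1$ points of the curve are affinely independent (Vandermonde). So $\gamma\ne0$ on $\sigma\times\tau$ if $\sigma\cap\tau=\emptyset$ and $\dim\sigma+\dim\tau<2k$.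

Write $C=C_*(D_K)$ and let $C'$ be its part in degrees $<2k$. Composing the shuffle map $C\to S_*(\bigcup\sigma\times\tau)$ with $\gamma$ gives an equivariant chain map $C\to S_*(\mathbb R^{2k})$ carrying $C'$ into $S_*(\mathbb R^{2k}\setminus0)$. By naturality and (5.1), $t^{2k}|_{D_K}$ is the image of the pullback of $\epsilon$ under $H^{2k}_{\mathsf G}(C/C')=\mathrm{Hom}_{\mathsf G}(C_{2k},\mathbb F_2)\to H^{2k}_{\mathsf G}(C)$. Applying the forgetful map, that pullback takes $\sigma\otimes\tau$ to the value of $\bar\epsilon$ on the image of the fundamental class, that is, to the mod $2$ degree of $\gamma\colon(\sigma\times\tau,\partial(\sigma\times\tau))\to(\mathbb R^{2k},\mathbb R^{2k}\setminus0)$.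

We compute this degree for $|\sigma|=|\tau|=k+1$. Let $s_1<\dots<s_{2k+2}$ be the parameters of the vertices of $\sigma\cup\tau$. Their affine dependences form a line, since any $2k+1$ of the points are affinely independent. It is spanned by $a_i=\prod_{j\ne i}(s_i-s_j)^{-1}$, because the divided difference $\sum a_if(s_i)$ kills polynomials of degree $\le2k$. The $a_i$ are nonzero and alternate in sign. A zero of $\gamma$ on $\sigma\times\tau$ is an affine dependence with coefficients $\ge0$ on $\sigma$, $\le0$ on $\tau$, and sum $1$ on $\sigma$. So a zero exists if and only if $\sigma,\tau$ alternate, and then it is unique and interior. If there is no zero the degree is $0$. If they alternate, the affine map $\gamma|_{\sigma\times\tau}$ between $2k$-dimensional spaces is injective: a kernel direction gives a multiple of the dependence whose coefficients on $\sigma$ sum to $0$, and since these have equal signs the multiple is $0$. So the degree is $1$. $\square$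

**Example 5.3 (one bit).** Let $n=2k+3$, let $K$ be the $k$-skeleton of the simplex on $[n]$, and let $z$ be the sum of all orbits $\{\sigma\otimes\tau\}$ of disjoint pairs of $k$-simplices, in the coinvariants of $C_*(D_K)$. The orbit of $\tau'\otimes\sigma$ with $|\tau'|=k$, $|\sigma|=k+1$ occurs in $\partial z$ once for each of the two elements outside $\tau'\cup\sigma$, so $\partial z=0$. Each of the $2k+3$ subsets of size $2k+2$ has exactly one alternating pair, so $\langle o,z\rangle=2k+3=1$ in $\mathbb F_2$. Hence $t^{2k}|_{D_K}\ne0$. For $k=1$ this is the odd number of crossings, five, of a drawing of the complete graph on five points of a circle. Using it for each set of $2k+3$ vertices of a larger simplex gives cycles $z_T$, each with value $1$; but $z_T+z_{T'}$ has value $0$. The weights in the next section remove this loss.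

## 6. Weighted cycles and their anisotropy

Fix $n\ge2k+3$, $r=n-2k-2\ge1$. Let $L=\mathbb F_2(\xi_{ij}:1\le i\le n,\,1\le j\le r)$ be a rational function field, $S=L[u_1,\dots,u_r]$ with graded pieces $S_j$, $\xi_i=\sum_j\xi_{ij}u_j\in S_1$, and $\Xi=(\xi_{ij})$, an $n\times r$ matrix of rank $r$. Let $p$ be a $(2k+2)\times n$ matrix whose rows form a basis of $\{c\in L^n:c\,\Xi=0\}$, with columns $p_1,\dots,p_n\in L^{2k+2}$. Then $p\,\Xi=0$ says
$$\sum_{i=1}^n\xi_i\otimes p_i=0\quad\text{in }S_1\otimes L^{2k+2}.\tag{6.1}$$
For a $(2k+2)$-set $\Sigma\subset[n]$ let $[p_\Sigma]$ be the minor of $p$ with columns $\Sigma$, and let $\xi_{\Sigma^c}$ be the $r\times r$ submatrix of $\Xi$ with rows in $\Sigma^c$.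

**Lemma 6.1.** There is $\kappa\in L^*$ with $[p_\Sigma]=\kappa\det(\xi_{\Sigma^c})$ for all $\Sigma$. In particular any $2k+2$ of the $p_i$ are linearly independent.

*Proof.* Choose $R\in L^{r\times n}$ with $R\,\Xi=I_r$. The $n\times n$ matrix $J=\binom pR$ is invertible: if $xp+yR=0$, multiplying by $\Xi$ gives $y=0$, and then $x=0$. Let $E_\Sigma$ be the $n\times(2k+2)$ matrix of unit columns $e_i$, $i\in\Sigma$. Then
$$J\,(E_\Sigma\,|\,\Xi)=\begin{pmatrix}p_\Sigma&0\\ *&I_r\end{pmatrix}.$$
Taking determinants (characteristic $2$, so no signs) gives the claim with $\kappa=\det J$. The determinants $\det(\xi_{\Sigma^c})$ are nonzero since the $\xi_{ij}$ are independent variables. $\square$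

Write $\xi_\sigma=\prod_{i\in\sigma}\xi_i$ and $p_\sigma=\bigwedge_{i\in\sigma}p_i$; no ordering is needed in characteristic $2$. Identify $\Lambda^{2k+2}L^{2k+2}=L$ and write $[p_\sigma p_\tau]=p_\sigma\wedge p_\tau$ for $|\sigma|=|\tau|=k+1$. For $\lambda\in S_{k+1}^*=\mathrm{Hom}_L(S_{k+1},L)$ put $\lambda_\sigma=\lambda(\xi_\sigma)$ for $|\sigma|=k+1$. Applying $\lambda(\xi_\tau\,\cdot)$ to (6.1) gives
$$\sum_{i=1}^n\lambda(\xi_\tau\xi_i)\,p_i=0\qquad(|\tau|=k).\tag{6.2}$$

**Definition 6.2.** For a complex $K$ of dimension $\le k$ with vertices in $[n]$, let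
$$St(K)=\{\lambda\in S^*_{k+1}:\ \lambda_\sigma=0\text{ for all }(k+1)\text{-sets }\sigma\notin K\}.$$

For the full $k$-skeleton, $St(K)=S_{k+1}^*$. For $k=1$, $n=5$, $r=1$, the complete graph has $\dim St=\dim S_2=1$. Removing one edge $\{i,j\}$ forces $0=\lambda(\xi_i\xi_j)=\xi_{i1}\xi_{j1}\lambda(u_1^2)$, so $St=0$.

For $\lambda,\lambda'\in St(K)$ set
$$z(\lambda,\lambda')=\sum_{(\sigma,\tau)}\lambda_\sigma\lambda'_\tau[p_\sigma p_\tau]\,\sigma\otimes\tau,\qquad z(\lambda)=\sum_{\{\sigma,\tau\}}\lambda_\sigma\lambda_\tau[p_\sigma p_\tau]\,\{\sigma\otimes\tau\},$$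
summed over ordered, respectively unordered, disjoint pairs of $k$-simplices of $K$. Here $\{\sigma\otimes\tau\}$ is the orbit.

**Lemma 6.3.** $z(\lambda,\lambda')$ is a cycle in $C_{2k}(D_K)\otimes L$, and $z(\lambda)$ is a cycle in the $\mathsf G$-coinvariants of $C_{*}(D_K)\otimes L$.

*Proof.* The coefficient of $\partial z(\lambda,\lambda')$ at $\tau'\otimes\sigma$ with $|\tau'|=k$, $|\sigma|=k+1$ is
$$\lambda'_\sigma\Bigl[p_{\tau'}\wedge\Bigl(\sum_v\lambda(\xi_{\tau'}\xi_v)\,p_v\Bigr)\wedge p_\sigma\Bigr],$$
summed over $v\notin\tau'\cup\sigma$ with $\tau'\cup v\in K$. The sum may be extended to all $v\in[n]$: terms with $v\in\tau'\cup\sigma$ vanish by the wedge, and terms with $v\notin\tau'\cup\sigma$, $\tau'\cup v\notin K$ vanish because $\lambda_{\tau'v}=0$. By (6.2) the result is $0$. At $\sigma\otimes\tau'$ the same computation holds with $\lambda$ and $\lambda'$ exchanged. In the coinvariants, the orbit of $\tau'\otimes\sigma$ occurs only in the boundaries of the orbits $\{\tau'v\otimes\sigma\}$, once in each (as $\tau'\ne\emptyset$ is disjoint from $\sigma$, it is not a face of $\sigma$).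 So its coefficient in $\partial z(\lambda)$ is the expression above with $\lambda'=\lambda$, which is $0$. $\square$

Since $\mathrm{Hom}_{\mathsf G}(C_*(D_K),\mathbb F_2)$ is the dual of the coinvariants, invariant $2k$-cocycles can be evaluated on $z(\lambda)$, and cohomologous ones have the same value. Fix the order $1<\dots<n$ and put
$$E(\lambda)=\langle o,z(\lambda)\rangle=\sum_{\{\sigma,\tau\}}o(\sigma\otimes\tau)\,\lambda_\sigma\lambda_\tau[p_\sigma p_\tau].\tag{6.3}$$
For $\lambda\in St(K)$ this is the same whether computed in $K$ or in the $k$-skeleton of the full simplex on $[n]$, so it makes sense for all $\lambda\in S_{k+1}^*$. The following lemma is the heart of the proof.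

**Lemma 6.4 (anisotropy).** If $\lambda\in S^*_{k+1}$ and $E(\lambda)=0$, then $\lambda=0$.

*Proof.* Let $K$ be the $k$-skeleton of the full simplex on $[n]$.

**Step 1: $E$ is additive.** The purpose is to diagonalize $E$. The cochain $o$ is symmetric, so $E(\lambda+\lambda')-E(\lambda)-E(\lambda')=\langle o,z(\lambda,\lambda')\rangle$. Non-equivariantly $o$ represents the forgetful image of $t^{2k}$, which comes from $H^{2k}(pt)=0$ as $k\ge1$. So $o$ is a coboundary and its value on the cycle $z(\lambda,\lambda')$ is $0$. Also $E(c\lambda)=c^2E(\lambda)$. Let $(\lambda_\alpha)$ be the basis of $S_{k+1}^*$ dual to the monomials $u^\alpha$, $|\alpha|=k+1$. Then for $\lambda=\sum_\alpha c_\alpha\lambda_\alpha$ we get $E(\lambda)=\sum_\alpha c_\alpha^2E(\lambda_\alpha)$.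

**Step 2: the values $E(\lambda_\alpha)$.** Each $(2k+2)$-set $\Sigma$ has a single alternating pair, $\{\Sigma_{odd},\Sigma_{even}\}$, the elements in odd and even positions. By Lemma 6.1, $E(\lambda_\alpha)=\kappa Q_\alpha$ with
$$Q_\alpha=\sum_{|\Sigma|=2k+2}\det(\xi_{\Sigma^c})\,\mathrm{coef}_{u^\alpha}(\xi_{\Sigma_{odd}})\,\mathrm{coef}_{u^\alpha}(\xi_{\Sigma_{even}}).\tag{6.4}$$
We claim
$$Q_\alpha=\sum_{j}\ \prod_{i=1}^n\xi_{i,j(i)},\tag{6.5}$$
the sum over all $j\colon[n]\to[r]$ with $|j^{-1}(l)|=2\alpha_l+1$ for all $l$.

First, $Q_\alpha$ is symmetric in the rows of $\Xi$. Indeed, a different order of $[n]$ replaces $o$ by a cohomologous equivariant cochain (both represent $t^{2k}|_{D_K}$ by Lemma 5.2), hence does not change the value on $z(\lambda_\alpha)$. On the other hand it replaces $Q_\alpha$ by the polynomial obtained by permuting the rows.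

Second, expand (6.4). A term of the determinant is a product over a bijection $\Sigma^c\to[r]$, and a term of $\mathrm{coef}_{u^\alpha}(\xi_\sigma)$ is $\prod_{i\in\sigma}\xi_{i,j(i)}$ with $|j^{-1}(l)\cap\sigma|=\alpha_l$. So every monomial of $Q_\alpha$ is of the form in (6.5). The symmetric group permutes these monomials transitively, so by symmetry they all have the same coefficient $\nu\in\mathbb F_2$.

Third, compute $\nu$ for nondecreasing $j$, whose fibers are consecutive blocks of sizes $2\alpha_l+1$. If $\Sigma$ contributes to this monomial, then $\Sigma^c$ has exactly one element in each block. Conversely let $\Sigma^c$ have one element in each block. Then $\Sigma$ meets block $l$ in $2\alpha_l$ elements occupying consecutive positions of $\Sigma$, starting at an odd position. So $\alpha_l$ of these positions are odd and $\alpha_l$ are even, and $\Sigma$ contributes exactly $1$. Hence $\nu=\prod_l(2\alpha_l+1)=1$ in $\mathbb F_2$.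

**Step 3: independence over $L^2$.** The squarefree monomials in the $\xi_{ij}$ form a basis of $L$ over $L^2$. By (6.5) the $Q_\alpha$ are sums over nonempty sets of such monomials, and these sets are pairwise disjoint because $j$ determines $\alpha$. If $E(\lambda)=\kappa\sum_\alpha c_\alpha^2Q_\alpha=0$, then all $c_\alpha^2=0$, so $\lambda=0$. $\square$

**Example 6.5.** Take $k=1$, $n=6$, $r=2$, $\alpha=(2,0)$. For $\Sigma^c=\{a,b\}$, the term in (6.4) is $(\xi_{a1}\xi_{b2}+\xi_{a2}\xi_{b1})\prod_{i\ne a,b}\xi_{i1}$. Summing over pairs, each monomial $\xi_{b2}\prod_{i\ne b}\xi_{i1}$ arises from five choices of $a$, so $Q_{(2,0)}=\sum_b\xi_{b2}\prod_{i\ne b}\xi_{i1}$, in agreement with (6.5).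

## 7. The diagonal class and the main injection

We next need a quadratic form through which $E$ will factor. Let $e_1,\dots,e_{2k+2}$ be any basis of $L^{2k+2}$, and compute all brackets in it. This only multiplies $\kappa$ and $E$ by a nonzero constant. For $u=\sum_Iu_Ie_I\in\Lambda^{k+1}L^{2k+2}$ put
$$q(u)=\sum_{\{I,I^c\}}u_Iu_{I^c}.$$
Its polar form is $q(u+w)-q(u)-q(w)=\sum_Iu_Iw_{I^c}=u\wedge w\in L$. For $k=1$, $q(u)=u_{12}u_{34}+u_{13}u_{24}+u_{14}u_{23}$, the form that vanishes on $v\wedge w$ by the Plücker relation.

**Lemma 7.1.** (i) $q$ vanishes on decomposable vectors; in particular $q(p_\sigma)=0$. (ii) $q$ and its polar form vanish on $e_1\wedge\Lambda^kL^{2k+2}$.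

*Proof.* (i) We show $q(gu)=\det(g)\,q(u)$ for $g\in GL_{2k+2}(L)$, which is generated by diagonal matrices, permutation matrices and elementary transvections. The claim is clear for diagonal and permutation matrices. All elementary transvections are conjugate by permutation matrices to those of the form $e_2\mapsto e_2+te_1$. Such a map changes exactly the coordinates $u_{1J}\mapsto u_{1J}+tu_{2J}$, $J\subset\{3,\dots,2k+2\}$, $|J|=k$. So $q$ changes by $t\sum_Ju_{2J}u_{2J^*}$ with $J^*=\{3,\dots,2k+2\}\setminus J\ne J$. Each pair $\{J,J^*\}$ occurs twice, so the change is $0$. Nonzero decomposable vectors form one $GL$-orbit, and $q(e_1\wedge\dots\wedge e_{k+1})=0$.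

(ii) There $u_I\ne0$ only for $I\ni1$, and $I$ and $I^c$ cannot both contain $1$. $\square$

**Proposition 7.2.** Let $M$ be a closed connected $2k$-manifold, and $K$ a complex of dimension $\le k$ with vertices in $[n]$, $n\ge2k+3$, $\tilde H_i(K;\mathbb F_2)=0$ for $i<k$. Let $\theta\colon C_*(K)\to S_*(M;\mathbb F_2)$ be a chain map sending vertices to points, with compact sets $\phi(\sigma)\subset M$ such that $\theta(\sigma)\in S_*(\phi(\sigma))$, and $\phi(\sigma)\cap\phi(\tau)=\emptyset$ for disjoint $\sigma,\tau$. Let $\alpha_1,\dots,\alpha_b$ be a basis of $H^k(M;\mathbb F_2)$, let $a_i\in C^k(K;\mathbb F_2)$ represent $\theta^*\alpha_i$, and put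
$$u_i(\lambda)=\sum_{\sigma\in K,\ |\sigma|=k+1}a_i(\sigma)\lambda_\sigma p_\sigma\in\Lambda^{k+1}L^{2k+2}.$$
Then for every basis $(e_i)$ of $L^{2k+2}$ the $L$-linear map
$$\Psi\colon St(K)\to\bigl(\Lambda^{k+1}(L^{2k+2}/Le_1)\bigr)^b,\qquad\lambda\mapsto(u_i(\lambda)\bmod e_1\wedge\Lambda^kL^{2k+2})_i$$
is injective. In particular $\dim_LSt(K)\le\binom{2k+1}{k+1}b$.

*Proof.* **Step 1: an equivariant diagonal class.** We want a class that vanishes off the diagonal and is $t^{2k}$ on it. Let $\Delta\subset M\times M$ be the diagonal. The pair $(M\times M,M\times M\setminus\Delta)$ is locally trivial over the first factor with fiber $(M,M\setminus x)$. Indeed, for $x$ in a small ball around $x_0$ there are homeomorphisms $h_x$ of $M$, supported in a chart ball and depending continuously on $x$, with $h_x(x_0)=x$; use $(x,y)\mapsto(x,h_x^{-1}(y))$. The cohomology of the fiber is $\mathbb F_2$ in degree $2k$ only, and the coefficient system is trivial as $\mathbb F_2$ has no nontrivial automorphism. By the Leray–Serre spectral sequence, $H^i(M\times M,M\times M\setminus\Delta;\mathbb F_2)$ is $0$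 for $i<2k$ and $\mathbb F_2$ for $i=2k$, generated by a class $U$ that is nonzero on every fiber. By (E3), $U$ lifts uniquely to $\tilde U\in H_{\mathsf G}^{2k}(M\times M,M\times M\setminus\Delta)$.

We claim $\tilde U|_{(x,x)}=t^{2k}$ for every $x\in M$. In a chart $O\cong\mathbb R^{2k}$ with $x$ at $0$, the map $(a,a')\mapsto(a+a',a-a')$ identifies $(O\times O,O\times O\setminus\Delta)$ with $\mathbb R^{2k}\times(\mathbb R^{2k},\mathbb R^{2k}\setminus0)$, where $\mathsf G$ acts trivially on the first factor and antipodally on the second. As $U$ is nonzero on fibers, $\tilde U$ restricts to the nonzero class there, hence to $\epsilon$ on $0\times(\mathbb R^{2k},\mathbb R^{2k}\setminus0)$. By (5.1), $\epsilon\mapsto t^{2k}$.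

**Step 2: the pullback vanishes on disjoint pairs.** Composing $\theta\otimes\theta$ with the shuffle map gives an equivariant chain map $C_*(K)\otimes C_*(K)\to S_*(M\times M)$. It takes $\sigma\otimes\tau$ with $\sigma\cap\tau=\emptyset$ into $S_*(\phi(\sigma)\times\phi(\tau))$, so it takes $C_*(D_K)$ into $S_*(M\times M\setminus\Delta)$. Let $w\in H_{\mathsf G}^{2k}(C_*(K)\otimes C_*(K))$ be the pullback of $\tilde U$. Since $\tilde U$ restricts to $0$ on $M\times M\setminus\Delta$, we have $w|_{D_K}=0$.

**Step 3: computing $w$ from the intersection form.** Let $V=H_k(K;\mathbb F_2)$, which is the space of $k$-cycles, and let $v$ be a vertex of $K$. The map $\mathbb F_2\oplus V[k]\to C_*(K)$ given by $v$ and the inclusion of cycles is a quasi-isomorphism. Its tensor square is an equivariant quasi-isomorphism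
$$\mathbb F_2\oplus(V\oplus V)[k]\oplus(V\otimes V)[2k]\to C_*(K)\otimes C_*(K).$$
The middle term is induced and contributes only in degree $k\ne2k$. So $H_{\mathsf G}^{2k}(C_*(K)\otimes C_*(K))=\mathbb F_2t^{2k}\oplus((V\otimes V)^*)^{\mathsf G}$. Hence a class in it is determined by its restriction to $v\otimes v$ and its image in non-equivariant cohomology.

For $w$ the former is $t^{2k}$ by Step 1. For the latter, let $\sum g_{ij}\alpha_i\otimes\alpha_j$ be the $(k,k)$-Künneth component of $U|_{M\times M}$; $(g_{ij})$ is symmetric since $U$ is invariant under the swap. As $H^i(K;\mathbb F_2)=0$ for $i\ne0,k$, only this component survives the pullback, and the non-equivariant class is $\sum g_{ij}\theta^*\alpha_i\otimes\theta^*\alpha_j$. Put $y=\sum g_{ij}a_i\otimes a_j\in\mathrm{Hom}_{\mathsf G}(C_*(K)\otimes C_*(K),\mathbb F_2)$. It is an invariant cochain of the top degree $2k$, hence a cocycle, and through $W\otimes C\to C$ it defines a class $[y]\in H^{2k}_{\mathsf G}$. It restricts to $0$ at $v\otimes v$ and has the same non-equivariant class as $w$, while $t^{2k}$ is $0$ non-equivariantly.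 So $w=t^{2k}+[y]$. By Step 2,
$$t^{2k}|_{D_K}=[y|_{D_K}]\in H^{2k}(\mathrm{Hom}_{\mathsf G}(C_*(D_K),\mathbb F_2)).\tag{7.1}$$

**Step 4: evaluation on $z(\lambda)$.** By (7.1) and Lemma 5.2, for $\lambda\in St(K)$,
$$E(\lambda)=\sum_{\{\sigma,\tau\}\text{ disjoint}}y(\sigma,\tau)\lambda_\sigma\lambda_\tau[p_\sigma p_\tau]=\sum_{i<j}g_{ij}\,u_i(\lambda)\wedge u_j(\lambda)+\sum_ig_{ii}\,q(u_i(\lambda)).\tag{7.2}$$
For $i<j$, the terms $a_i(\sigma)a_j(\tau)+a_j(\sigma)a_i(\tau)$ summed over unordered pairs give $a_i(\sigma)a_j(\tau)$ summed over ordered pairs, and pairs with $\sigma\cap\tau\ne\emptyset$ may be included because $p_\sigma\wedge p_\tau=0$ for them. For $i=j$, use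
$$q(u_i)=\sum_\sigma(a_i(\sigma)\lambda_\sigma)^2q(p_\sigma)+\sum_{\{\sigma,\tau\}}a_i(\sigma)a_i(\tau)\lambda_\sigma\lambda_\tau\,p_\sigma\wedge p_\tau,\qquad q(p_\sigma)=0,$$
from Lemma 7.1(i).

If $\Psi(\lambda)=0$, then all $u_i(\lambda)\in e_1\wedge\Lambda^kL^{2k+2}$, so $E(\lambda)=0$ by (7.2) and Lemma 7.1(ii), and $\lambda=0$ by Lemma 6.4. The target of $\Psi$ has dimension $b\binom{2k+1}{k+1}$. $\square$

**Proof of Theorem 1.10.** Let $K=\mathrm{Skel}_k\Delta^n$, with $n+1\ge2k+3$ vertices. Let $\theta$ be the composite $C_*(K)\to S_*(|K|)\to S_*(M)$, and let $\phi(\sigma)$ be the image of $\sigma$. Proposition 7.2 applies with $n+1$ in place of $n$, so there are $r=n-2k-1$ variables. Here $St(K)=S_{k+1}^*$ has dimension $\binom{r+k}{k+1}=\binom{n-k-1}{k+1}$. $\square$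

## 8. The inequality, and its strictness when the convex hull is not a simplex

We now feed polytopes into Proposition 7.2. Let $M$ be as in Theorem 1.9, $P=\operatorname{conv}M$, $Q\preceq P$, and let $K\subset Q^{(k)}$ be a simplicial subcomplex with $\tilde H_i(K;\mathbb F_2)=0$ for $i<k$. Compose
$$C_*(K)\to C_*(Q^{(k)})\xrightarrow{\ \Theta\ }C_*(P^{(k)})\to S_*(M;\mathbb F_2).$$
The last map comes from the acyclic carriers $F\mapsto S_*(F)$, where $F\subset M$ by Lemma 2.2, and sends vertices to points. With the compact sets $|\phi(\sigma)|\subset M$, this composite satisfies the hypotheses of Proposition 7.2.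

**Proof of Theorem 1.9(a).** The formula for $b$ is Lemma 2.1. Take $Q=\Delta^d$ (Lemma 4.7(i)), $K=\mathrm{Skel}_k\Delta^d$, $n=d+1\ge2k+3$. Then $r=m$ and $\dim St(K)=\dim S_{k+1}=\binom{m+k}{k+1}=\binom{d-k-1}{k+1}$. $\square$

**Proof of Theorem 1.9(c).** Let $P$ be no simplex. Take $Q=\mathrm{Pyr}^{d-2}(4\text{-gon})$ (Lemma 4.7(ii)) and $K=\mathrm{Skel}_k(2^T*C_4)$, where $T$ is the set of the $d-2$ apices and $C_4=x_1x_2x_3x_4$ is the $4$-cycle. This $K$ is a simplicial subcomplex of $Q^{(k)}$, and it is the $k$-skeleton of a cone, hence acyclic below degree $k$. Here $n=d+2$ and $r=m+1\ge2$. The $(k+1)$-sets not in $K$ are those containing $\{x_1,x_3\}$ or $\{x_2,x_4\}$, so $St(K)$ contains the annihilator of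
$$\xi_{x_1}\xi_{x_3}S_{k-1}+\xi_{x_2}\xi_{x_4}S_{k-1}\subset S_{k+1}.$$
As $r\ge2$, the four linear forms are pairwise non-proportional, so the two products are coprime, and the intersection of the two summands is $\xi_{x_1}\xi_{x_2}\xi_{x_3}\xi_{x_4}S_{k-3}$. Since $\dim S_j=\binom{m+j}j$,
$$\dim St(K)\ge\binom{m+k+1}{k+1}-2\binom{m+k-1}{k-1}+\binom{m+k-3}{k-3}.$$
As $m+k=d-k-1$, Proposition 7.2 gives the bound in (c).

Strictness in (a): by Pascal's rule, $\binom{m+k+1}{k+1}-\binom{m+k}{k+1}=\binom{m+k}k=\binom{m+k-1}k+\binom{m+k-1}{k-1}$. So the left side of (c) exceeds $\binom{m+k}{k+1}$ by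
$$\binom{m+k-1}k-\binom{m+k-1}{k-1}+\binom{m+k-3}{k-3},\qquad\binom{m+k-1}k=\frac mk\binom{m+k-1}{k-1}.$$
If $m\ge k+1$ this is positive and (a) is strict. If $m\le k$, then $0<\binom{m+k}{k+1}<\binom{2k+1}{k+1}$; by (a) we have $b\ge1$, and (a) is again strict. $\square$

For $k=1$, $d=5$ the bound (c) reads $4\le3b$, so a tight surface in $E^5$ with $b=1$ has a simplex as convex hull, as in Example 1.5.

## 9. Half-space sections in the equality case

From now until the end of Section 11 assume equality in (a). By (c), $P$ is a $d$-simplex. Let $V=V(P)$, $|V|=d+1$, and $K=\mathrm{Skel}_kP\subset M$. For $A\subset V$ let $P_A$ be the face spanned by $A$ ($P_\emptyset=\emptyset$), and $K[A]=\mathrm{Skel}_kP_A$. The aim of this section is to show that the homology of generic half-space sections of $M$ is determined by the vertices in the half-space.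

**Lemma 9.1.** If $A\subset V$ and $|V\setminus A|\le k+1$, then $H_k(K[A];\mathbb F_2)\to H_k(M;\mathbb F_2)$ is onto.

*Proof.* Suppose not. Shrinking $A$ shrinks the image, so we may assume that $B=V\setminus A$ has exactly $k+1$ elements. There is $0\ne\alpha_1\in H^k(M;\mathbb F_2)$ vanishing on the image; extend it to a basis. Apply Proposition 7.2 to $K$ with $n=d+1$, $\theta$ induced by $K\subset M$, and $\phi(\sigma)=\sigma$. The restriction of $\theta^*\alpha_1$ to $K[A]$ is $0$. Subtracting from $a_1$ the coboundary of a $(k-1)$-cochain of $K[A]$ extended by zero, we may assume $a_1(\sigma)=0$ for all $\sigma\subset A$. By Lemma 6.1 we may choose the basis so that $e_1,\dots,e_{k+1}$ are the $p_v$, $v\in B$. Then $u_1(\lambda)\in\sum_{v\in B}p_v\wedge\Lambda^kL^{2k+2}$ has zero coordinate at $e_{k+2}\wedge\dots\wedge e_{2k+2}$ for every $\lambda$. This is one of the coordinates of $\Lambda^{k+1}(L^{2k+2}/Le_1)$. So the injective map $\Psi$ has image in a proper subspace, and $\binom{d-k-1}{k+1}=\dim St(K)\le b\binom{2k+1}{k+1}-1$, contradicting equality. $\square$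

We need a field over which $M$ is orientable, tight, and has homology only in degrees $0,k,2k$. Let $\mathbb K=\mathbb F_2$ if $k=1$ and $\mathbb K=\mathbb Q$ if $k\ge2$.

**Lemma 9.2.** $M$ is tight over $\mathbb K$, and Lemma 9.1 holds with coefficients $\mathbb K$.

*Proof.* Let $k=1$. Injectivity on $H_0(\,\cdot\,;F)$ shows that all $M\cap h$ are connected or empty, so $M$ is tight over $\mathbb F_2$ by Lemma 1.4, and Lemma 9.1 needs no change.

Let $k\ge2$. Injectivity over $F$ is equivalent to injectivity over its prime field. If this is $\mathbb Q$, we have tightness. Let it be $\mathbb F_p$ and $X=M\cap h$. By Lemma 2.1 the homology of $M$ is free, and the composite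
$$H_i(X;\mathbb Z)\otimes\mathbb F_p\hookrightarrow H_i(X;\mathbb F_p)\hookrightarrow H_i(M;\mathbb F_p)=H_i(M;\mathbb Z)\otimes\mathbb F_p$$
is injective. The torsion of $H_i(X;\mathbb Z)$ is a direct summand and maps to $0$ in $H_i(M;\mathbb Z)$, so its tensor product with $\mathbb F_p$ is $0$: there is no $p$-torsion. The kernel of $H_i(X;\mathbb Z)/\mathrm{tors}\to H_i(M;\mathbb Z)$ is a saturated sublattice. If it were nonzero it would contain a primitive vector, which is nonzero mod $p$ and maps to $0$, a contradiction. So the map is injective over $\mathbb Q$.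

For Lemma 9.1 over $\mathbb Q$: $K[A]$ is a $k$-skeleton of a simplex, so $H_{k-1}(K[A];\mathbb Z)$ is free and $H_k(K[A];\mathbb F_2)=H_k(K[A];\mathbb Z)\otimes\mathbb F_2$. Also $H_k(M;\mathbb F_2)=H_k(M;\mathbb Z)\otimes\mathbb F_2$ with $H_k(M;\mathbb Z)\cong\mathbb Z^b$. A homomorphism to $\mathbb Z^b$ that is onto mod $2$ has finite cokernel, so it is onto over $\mathbb Q$. $\square$

All homology below is over $\mathbb K$. Let $\beta_i$ ($i\in V$) be the barycentric coordinates of $P$, as affine functions on $E^d$, let $\eta_A=\sum_{i\in A}\beta_i$, and for $\emptyset\ne A\subset V$ let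
$$O_A=M\cap\{\eta_A>0\}=M\setminus P_{V\setminus A}=\bigcup_{i\in A}O_{\{i\}}.$$
The set $O_A$ is the increasing union of the sets $M\cap\{\eta_A\ge\varepsilon\}$, $\varepsilon\to0$, and every compact subset lies in one of them. By tightness $H_*(O_A)\to H_*(M)$ is injective. In particular $\tilde H_i(O_A)=0$ for $i<k$.

**Lemma 9.3.** If $1\le|A|\le k+1$, then $H_k(O_A)=0$.

*Proof.* Let $\varphi\in H_k(M)$ be the image of a class of $H_k(O_A)$. By duality for the open manifold $O_A$, the Poincaré dual of $\varphi$ in $H^k(M)$ comes from $H^k(M,M\setminus C)$ for some compact $C\subset O_A$. So it vanishes on all cycles in $K[V\setminus A]\subset P_{V\setminus A}\cap M\subset M\setminus C$. By Lemma 9.1 over $\mathbb K$ these span $H_k(M)$. So the dual of $\varphi$ is $0$, $\varphi=0$, and the class is $0$ by injectivity. $\square$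

**Lemma 9.4.** For $\emptyset\ne A\subsetneq V$, the map $H_k(K[A])\to H_k(O_A)$ is onto.

*Proof.* The idea is to push a cycle of $O_A$ into $K[A]$ by a simplicial approximation, the sets $O_\tau$ serving as carriers. A class lives in some compact polyhedron $M\cap\{\eta_A\ge\varepsilon\}$. Represent it by a simplicial cycle $z$ in a triangulation $\mathcal T$ of this polyhedron, so fine that the closed star of each vertex $y$ lies in some $O_{\{i(y)\}}$, $i(y)\in A$. For a simplex $s=[y_0\dots y_j]$ (vertices of $\mathcal T$ ordered) put $\tau(s)=\{i(y_0),\dots,i(y_j)\}$. Then $s\subset O_{\tau(s)}$ and $P_{\tau(s)}\cap M\subset O_{\tau(s)}$. For $j\le k$ we have $|\tau(s)|\le k+1$, so $P_{\tau(s)}\subset K[A]$, and $\tilde H_i(O_{\tau(s)})=0$ for all $i\le k$, using Lemma 9.3 for $i=k$.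

In degrees $\le k$ consider two chain maps to $S_*(O_A)$: the inclusion of $C_*(\mathcal T)$, and the map sending $[y_0\dots y_j]$ to the oriented simplex $[i(y_0)\dots i(y_j)]\in C_j(K[A])$ ($0$ if vertices repeat), followed by $C_*(K[A])\to S_*(O_A)$ defined by an order on $V$. Both are carried by the monotone carrier $s\mapsto S_*(O_{\tau(s)})$. A chain homotopy $D_j$ in degrees $j\le k$ is built inductively: the chain to be filled by $D_j(s)$ is a $j$-cycle of $O_{\tau(s)}$ (of augmentation $0$ if $j=0$), and it bounds because $\tilde H_j(O_{\tau(s)})=0$. So $z$ is homologous in $O_A$ to a cycle in $K[A]$. $\square$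

Let $H_A=\operatorname{im}(H_k(K[A])\to H_k(M))$ and $r(A)=\dim H_A$.

**Lemma 9.5.** Let $h$ be a closed half-space of $E^d$ with no vertex of $P$ on $\partial h$ and $\emptyset\ne A=V\cap h\ne V$. Then $H_k(M\cap h)$ maps isomorphically onto $H_A$, $M\cap h$ is connected, $H_i(M\cap h)=0$ for $i\ne0,k$, and $\chi(M\cap h)=1+(-1)^kr(A)$.

*Proof.* The vertices in $V\setminus A$ lie strictly outside $h$, so $P_{V\setminus A}\cap h=\emptyset$. Hence $K[A]\subset M\cap h\subset O_A$. In $H_k(M)$ this gives $H_A\subset\operatorname{im}H_k(M\cap h)\subset\operatorname{im}H_k(O_A)=H_A$, the last equality by Lemma 9.4. By tightness $H_k(M\cap h)\cong H_A$, $M\cap h$ is connected, and $H_i(M\cap h)=0$ for $i\ne0,k,2k$. Finally $H_{2k}(M\cap h)$ injects into $H_{2k}(M)$, which injects into $H_{2k}(M,M\setminus x)$ for every $x$. For $x\in M\setminus h$ (there are such, for example the vertices in $V\setminus A$) the composite is $0$, so $H_{2k}(M\cap h)=0$. $\square$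

**Lemma 9.6.** (i) $\chi(M\cap P_A)=1+(-1)^kr(A)$ for $\emptyset\ne A\subsetneq V$. (ii) Let $G=P_C$ be a face of $P$, and $h=\{\ell\le c\}$ a closed half-space of $\operatorname{aff}G$ with no vertex of $G$ on $\partial h$ and $\emptyset\ne A=C\cap h\ne C$. Then $\chi(M\cap G\cap h)=1+(-1)^kr(A)$.

*Proof.* (ii) Extend $\ell$ affinely to $E^d$, let $\eta=\sum_{i\notin C}\beta_i$ and $h_N=\{\ell+N\eta\le c\}$. For large $N$, no vertex lies on $\partial h_N$ and $V\cap h_N=A$. Since $\eta\ge0$ on $P$ and $P\cap\{\eta=0\}=G$, the sets $M\cap h_N$ decrease to $M\cap G\cap h$. By Lemma 9.5 the inclusions $M\cap h_{N'}\subset M\cap h_N$ for large $N'>N$ are homology isomorphisms: both spaces are connected, and both groups $H_k$ map isomorphically onto $H_A$. By continuity of Čech cohomology on compact spaces (on compact polyhedra Čech and singular cohomology agree), $H^*(M\cap G\cap h)\cong H^*(M\cap h_N)$ for large $N$. Lemma 9.5 gives the Euler characteristic.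

(i) Argue in the same way with $h_\varepsilon=\{\sum_{i\notin A}\beta_i\le\varepsilon\}$, $0<\varepsilon<1$, $\varepsilon\to0$. These contain exactly the vertices in $A$, have no vertex on the boundary, and $M\cap h_\varepsilon$ decreases to $M\cap P_A$. $\square$

## 10. Euler integrals over hyperplanes

Lemma 9.6 gives Euler characteristics of sections. To turn them into pointwise information we need an inversion result.

**Definition 10.1.** Let $\delta$ be a finite integer combination of indicator functions of bounded relatively open convex polyhedra in $\mathbb R^g$. Write $\delta=\sum_cn_c1_c$ with disjoint such polyhedra $c$, and put $\int\delta=\sum_cn_c(-1)^{\dim c}$. Write $\int_B\delta=\int1_B\delta$.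

For example, in $\mathbb R^1$ a closed interval has integral $1$, a half-open one $0$, an open one $-1$. A disjoint decomposition exists: use the faces of the arrangement of all defining hyperplanes. The integral is well defined: two decompositions have a common refinement by a hyperplane arrangement, and a subdivision of $c$ into relatively open cells $c'$ satisfies $\sum(-1)^{\dim c'}=\chi(\bar c)-\chi(\partial\bar c)=(-1)^{\dim c}$. It is linear, and $\int1_Z=\chi(Z)$ for a compact polyhedron $Z$.

**Lemma 10.2.** Let $g\ge1$ and suppose $\int\delta=0$ and $\int_H\delta=0$ for all hyperplanes $H\subset\mathbb R^g$. Then $\delta=0$.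

*Proof.* Induct on $g$. For $g=1$ hyperplanes are points $x$, and $\int_{\{x\}}\delta=\delta(x)$. Let $g\ge2$. It suffices to show $\int_W\delta=0$ for every flat $W$ of codimension $2$. Then for every hyperplane $H$ the function $\delta|_H$ satisfies the hypothesis in dimension $g-1$, so $\delta|_H=0$; since every point lies on a hyperplane, $\delta=0$.

Let $u\colon\mathbb R^g\to\mathbb R^2$ be affine and onto with $W=u^{-1}(0)$. Choose a finite polyhedral complex whose relatively open cells decompose $\delta$. Choose $s\ge2$ lines through $0$ in $\mathbb R^2$ such that $u$ maps every vertex of the complex into their union, and let $H_1,\dots,H_s\supset W$ be their preimages. Subdivide the complex by $H_1,\dots,H_s$; all new vertices lie on $\bigcup H_i$. The complement of $\bigcup H_i$ consists of $s$ open double sectors $D_1,\dots,D_s$, each the preimage of two opposite open plane sectors of angle $<\pi$.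

Let $c$ be a cell contained in $D_i$. Then $u(c)$ is convex and lies in one open plane sector, and the vertices of $\bar c$ map to its two boundary rays. They do not all map to one ray, since then $u(c)$ would lie in it. So $\bar c$ has vertices mapping to each of the two rays minus $0$. Let $H\supset W$ be a hyperplane with $H\setminus W\subset D_i$. It strictly separates these vertices, so $H\cap c$ is a relatively open convex polyhedron of dimension $\dim c-1$. Summing over the cells in $D_i$ gives $\int_{H\cap D_i}\delta=-\int_{D_i}\delta$, and since $H$ is the disjoint union of $W$ and $H\cap D_i$,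
$$0=\int_H\delta=\int_W\delta-\int_{D_i}\delta .$$
Also $0=\int_{H_i}\delta=\int_W\delta+\int_{H_i\setminus W}\delta$. The space $\mathbb R^g$ is the disjoint union of $W$, the $H_i\setminus W$ and the $D_i$, so
$$0=\int\delta=\int_W\delta+\sum_i\int_{H_i\setminus W}\delta+\sum_i\int_{D_i}\delta=(1-s+s)\int_W\delta=\int_W\delta.\qquad\square$$

## 11. Equality makes $M$ a subcomplex of the simplex

We keep the assumptions of Section 9.

**Proposition 11.1.** For every face $G$ of $P$, the set $M\cap\operatorname{relint}G$ is $\emptyset$ or $\operatorname{relint}G$.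

*Proof.* Induct on $g=\dim G$. For $g\le k$ use Lemma 2.2. Let $g\ge k+1\ge2$, $G=P_C$, $X=M\cap G$, $Y=M\cap\partial G$. By induction and since $M$ is closed, $Y$ is a subcomplex of $\partial G$. Let
$$\mu=\chi(X)-\chi(Y),\qquad\delta=(1_X-1_Y)-(-1)^g\mu\,(1_G-1_{\partial G}),$$
a function on $\operatorname{aff}G\cong\mathbb R^g$. Note that $1_X-1_Y=1_{M\cap\operatorname{relint}G}$. We verify the hypotheses of Lemma 10.2. First, $\chi(G)-\chi(\partial G)=(-1)^g$, so $\int\delta=\mu-(-1)^g\mu(-1)^g=0$.

**Step 1: half-spaces with no vertex on the boundary.** Let $h=\{\ell\le c\}\subset\operatorname{aff}G$ with no vertex of $G$ on $\partial h$; we show $\int_h\delta=0$. Put $A=C\cap h$. Let first $\emptyset\ne A\ne C$. By Lemma 1.3 (with $c'=c$), applied to the simplicial complexes $Y$ and $\partial G$, the set $Y\cap h$ deformation retracts onto $Y[A]=Y\cap P_A=M\cap P_A$, where we use $P_A\subset\partial G$, and $\partial G\cap h$ deformation retracts onto $P_A$. By Lemma 9.6(i) and (ii),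
$$\chi(Y\cap h)=\chi(M\cap P_A)=1+(-1)^kr(A)=\chi(X\cap h).$$
Also $\chi(G\cap h)=1=\chi(\partial G\cap h)$. So $\int_h\delta=0$. If $A=\emptyset$, then $h\cap G=\emptyset$ and $\int_h\delta=0$. If $A=C$, then $h\supset G$ and $\int_h\delta=\int\delta=0$.

**Step 2: all half-spaces.** Now allow vertices on the boundary of $\{\ell\le c\}$. For each $Z\in\{X,Y,G,\partial G\}$ choose a triangulation in which $Z\cap\{\ell\le c\}$ is a subcomplex; it is the full subcomplex on the vertices with $\ell\le c$. If $c'>c$ is smaller than $\ell$ at all other vertices, then by Lemma 1.3 $Z\cap\{\ell\le c'\}$ deformation retracts onto $Z\cap\{\ell\le c\}$. Choose $c'$ close to $c$, so that this holds for all four $Z$ and no vertex of $G$ has $\ell=c'$. Then $\int_{\{\ell\le c\}}\delta=\int_{\{\ell\le c'\}}\delta=0$ by Step 1.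

**Step 3: hyperplanes.** By Step 2, $\int_{\{\ell=c\}}\delta=\int_{\{\ell\le c\}}\delta+\int_{\{\ell\ge c\}}\delta-\int\delta=0$.

Lemma 10.2 gives $\delta=0$. So $1_{M\cap\operatorname{relint}G}=(-1)^g\mu\,1_{\operatorname{relint}G}$ is constant on $\operatorname{relint}G$. $\square$

**Proof of "only if" in Theorem 1.9(b).** By Proposition 11.1 the closed set $M$ is a union of closed faces of the simplex $P$. As $\dim M=2k<d$, it does not contain the interior of $P$. So $M$ is a subcomplex of the boundary complex of the $d$-simplex $P$. Together with Theorem 1.9(a) and $b=(-1)^k(\chi(M)-2)$, this proves Conjecture A. $\square$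

## 12. Subcomplexes of the simplex attain equality

The converse half of (b) is not part of Conjecture A, and it is the only place where the quoted result 4.5 is used.

**Proof of "if" in Theorem 1.9(b).** Let $M$ be a subcomplex of the boundary complex of a $d$-simplex. Since $M$ spans $E^d$, it contains all $d+1$ vertices: otherwise it would lie in a facet, hence in a hyperplane. So this simplex is $P=\operatorname{conv}M$. By Lemma 2.2, $M$ contains the $k$-skeleton of $P$, so $M$ is $k$-Hamiltonian in $P$.

It remains to see that $M$ is an Euler manifold. A triangulated closed $2k$-manifold is pure. For a point $x$ in the relative interior of an $i$-simplex $\sigma$ we have $H_j(M,M\setminus x;\mathbb Z)\cong\tilde H_{j-i-1}(\mathrm{lk}\,\sigma;\mathbb Z)$, and the left side is $\mathbb Z$ for $j=2k$ and $0$ otherwise. So $\mathrm{lk}\,\sigma$ has the homology of a $(2k-i-1)$-sphere, and $\chi(\mathrm{lk}\,\sigma)=1+(-1)^{2k-i-1}$. Result 4.5, with $P$ a simplex, gives equality in (1.1), which by Lemma 2.1 is equality in (a). $\square$
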